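\title{Operators with uncountable spectrum are similar to irreducible operators}

\begin{abstract}
A bounded operator on a complex separable Hilbert space is irreducible if it has no nontrivial reducing subspace. We prove the conjecture that every operator with uncountable spectrum is quasisimilar to an irreducible operator, and in a stronger form: such an operator is similar to an irreducible one. It is enough that its image in the Calkin algebra satisfies no polynomial equation of degree at most two. For operators $A$ on an infinite-dimensional space with $(A-\lambda)^2$ non-compact for every $\lambda$, we show that similarity to an irreducible operator, quasisimilarity to an irreducible operator, and the absence of a polynomial equation of degree at most two are equivalent. An example with spectrum $\{0\}\cup\{1/n:n\ge1\}$ is quasisimilar, but not similar, to an irreducible operator. The method is to bring the operator into $2\times2$ block companion form and to change the inner product on one block.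
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\mathcal H$ be a complex separable Hilbert space, $\mathcal L(\mathcal H)$ the algebra of bounded operators on $\mathcal H$, and $\sigma(A)$ the spectrum of $A\in\mathcal L(\mathcal H)$. A closed subspace \emph{reduces} $A$ if it is invariant under both $A$ and $A^*$. The operator $A$ is \emph{irreducible} if only $0$ and $\mathcal H$ reduce it. Equivalently, $0$ and $I$ are the only projections (self-adjoint idempotents) that commute with $A$. An irreducible operator is one that cannot be split as an orthogonal direct sum. Separability is forced on us: for $x\ne0$ the vectors obtained from $x$ by applying words in $A$ and $A^*$ span a separable reducing subspace, so on a nonseparable space no operator is irreducible.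

Irreducibility depends on the inner product. The matrix $\operatorname{diag}(1,0)$ is reducible. It is similar to $\left(\begin{smallmatrix}1&1\\0&0\end{smallmatrix}\right)$, whose only invariant lines are spanned by $(1,0)$ and $(1,-1)$; these are not orthogonal, so this matrix is irreducible. One is led to ask which operators become irreducible after a similarity $A\mapsto SAS^{-1}$, or after a weaker change. A \emph{quasiaffinity} is a bounded operator that is injective and has dense range; its inverse is densely defined but may be unbounded, as for $\operatorname{diag}(1,\frac12,\frac13,\dots)$ on $\ell^2$. Operators $A,B\in\mathcal L(\mathcal H)$ are \emph{quasisimilar} if there are quasiaffinities $X,Y\in\mathcal L(\mathcal H)$ with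
\[
XA=BX,\qquad AY=YB .
\]
If $B=SAS^{-1}$, then $X=S$ and $Y=S^{-1}$ will do, so similar operators are quasisimilar. In finite dimension quasiaffinities are invertible and the two notions agree.

Two obstructions are visible in finite dimension. Call an element $a$ of a unital algebra \emph{quadratic} if $p(a)=0$ for some nonzero polynomial $p$ of degree at most $2$; scalars and idempotents are examples. A quadratic operator on a space of dimension at least $3$ is reducible (Lemma~\ref{lem:quadratic}), and similarity preserves polynomial equations. The second obstruction is a dimension count. If $A$ acts on $\mathbb C^n$ with $n\ge2$ and $\dim\ker A>n/2$, then for every $T$ similar to $A$ the spaces $\ker T$ and $\ker T^*$ both have dimension greater than $n/2$. They intersect, and a nonzero common vector spans a reducing line. For example, $\operatorname{diag}(0,0,0,1,2)$ is not quadratic, yet every matrix similar to it is reducible.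

In infinite dimension the count loses its literal meaning, but one should expect obstructions of both kinds to have versions in which equations hold only up to compact errors. If $p(A)$ is compact for a nonconstant polynomial $p$, then $\sigma(A)$ is countable. An uncountable spectrum rules this out, which suggests that it might be sufficient. The following has been posed as a conjecture.

\medskip
\noindent\textbf{Conjecture.} \emph{If $A\in\mathcal L(\mathcal H)$ and $\sigma(A)$ is uncountable, then $A$ is quasisimilar to an irreducible operator.}
\medskip

We prove it with similarity in place of quasisimilarity. In the theorems below $\dim\mathcal H=\infty$, which is automatic when $\sigma(A)$ is uncountable, and $\pi$ is the quotient map of $\mathcal L(\mathcal H)$ onto the \emph{Calkin algebra}, the quotient of $\mathcal L(\mathcal H)$ by the closed ideal of compact operators.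

\begin{theorem}\label{thm:main}
If $\sigma(A)$ is uncountable, then $A$ is similar, hence quasisimilar, to an irreducible operator. More generally, this holds whenever $\pi(A)$ is not quadratic.
\end{theorem}

\begin{theorem}\label{thm:class}
Let $\dim\mathcal H=\infty$ and suppose that $(A-\lambda)^2$ is non-compact for every $\lambda\in\mathbb C$. The following are equivalent:
\begin{enumerate}
\item[(i)] $A$ is similar to an irreducible operator;
\item[(ii)] $A$ is quasisimilar to an irreducible operator;
\item[(iii)] $A$ is not quadratic.
\end{enumerate}
\end{theorem}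

\begin{theorem}\label{thm:sharp}
There is an operator $A$ with $\sigma(A)=\{0\}\cup\{1/n:n\ge1\}$, hence not algebraic, and with $A^2$ compact, such that every operator similar to $A$ is reducible, although $A$ is quasisimilar to an irreducible operator.
\end{theorem}

By Theorem~\ref{thm:sharp}, ``uncountable'' cannot be weakened to ``infinite'' for similarity, and the hypothesis of Theorem~\ref{thm:class} cannot be dropped: the example satisfies (ii) and (iii) but not (i). We do not classify the remaining class, in which $(A-\lambda)^2$ is compact for some $\lambda$.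

The proofs of Theorems~\ref{thm:main} and~\ref{thm:class} pass through one normal form. If $\mathcal H$ splits as a subspace plus its image under $A$, then $A$ is similar to a block companion matrix, and for such a matrix an inner product that makes it irreducible can be written down unless the matrix is quadratic (Section~\ref{sec:companion}). Sections~\ref{sec:nonquadratic} and~\ref{sec:twopoints} produce the splitting, first when $\pi(A)$ is not quadratic and then when it is quadratic with two distinct roots. Section~\ref{sec:example} gives the example, an infinite-dimensional form of the dimension count.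

\section{Conventions, and a test for irreducibility}\label{sec:prelim}

Inner products are linear in the first variable. An \emph{isomorphism} is a bounded linear bijection between Hilbert spaces; its inverse is bounded by the open mapping theorem. We write $\mathcal H=M_1\dotplus\dots\dotplus M_r$ when the $M_i$ are closed subspaces and every vector is uniquely a sum of vectors in the $M_i$. The addition map $M_1\oplus\dots\oplus M_r\to\mathcal H$ is then an isomorphism, so the components of a vector depend boundedly on it. For self-adjoint $q$ and $t>0$, $q\ge t$ means $\langle qx,x\rangle\ge t\|x\|^2$ for all $x$, which implies $\|qx\|\ge t\|x\|$.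

An isomorphism $S$ has the polar decomposition $S=UQ^{1/2}$ with $Q=S^*S$ positive and invertible and $U$ unitary. This has two consequences. First, isomorphic Hilbert spaces are unitarily equivalent, and unitary equivalence preserves irreducibility; so if $A\in\mathcal L(\mathcal H)$ is similar to an irreducible operator on another space, it is similar to one on $\mathcal H$. Second, every operator similar to $A$ is unitarily equivalent to $Q^{1/2}AQ^{-1/2}$ for some positive invertible $Q$, so nothing is lost by considering only these.

We use the following textbook facts.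
\begin{enumerate}
\item[(F1)] An operator is compact if and only if it maps weakly null sequences to norm null sequences, and if and only if it is a norm limit of finite-rank operators. The spectrum of a compact operator is countable.
\item[(F2)] The sum of an invertible and a compact operator is Fredholm; in particular its range is closed and has finite codimension.
\item[(F3)] (Spectral mapping.) In a unital Banach algebra, $\sigma(p(a))=p(\sigma(a))$ for every polynomial $p$.
\end{enumerate}

\begin{lemma}\label{lem:calkin}
Let $\dim\mathcal H=\infty$. Then $\pi(A)$ is quadratic if and only if $(A-\alpha)(A-\beta)$ is compact for some $\alpha,\beta\in\mathbb C$. In that case $\sigma(A)$ is countable.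
\end{lemma}

\begin{proof}
If $(A-\alpha)(A-\beta)$ is compact, then $(\pi(A)-\alpha)(\pi(A)-\beta)=0$. Conversely, let $p(A)$ be compact with $p\neq0$ and $\deg p\le2$. Then $p$ is not constant, because $I$ is not compact. Multiplying by a linear factor if $\deg p=1$ and dividing by the leading coefficient, we may take $p(z)=(z-\alpha)(z-\beta)$. By (F3) and (F1), $p(\sigma(A))=\sigma(p(A))$ is countable, and each value of $p$ has at most two preimages.
\end{proof}

Replacing $A$ by $Q^{1/2}AQ^{-1/2}$ amounts to keeping $A$ and using the inner product $\langle Qx,y\rangle$. An idempotent $E$ is self-adjoint for this inner product exactly when $QE=E^*Q$. This gives a test that involves no square roots.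

\begin{lemma}\label{lem:test}
Let $T_0\in\mathcal L(\mathcal H)$ and let $Q\in\mathcal L(\mathcal H)$ be positive and invertible. Suppose that $0$ and $I$ are the only idempotents $E$ with $ET_0=T_0E$ and $QE=E^*Q$. Then $T=Q^{1/2}T_0Q^{-1/2}$ is irreducible.
\end{lemma}

\begin{proof}
Let $P$ be a projection commuting with $T$ and put $E=Q^{-1/2}PQ^{1/2}$. Then $E^2=E$ and
\[
ET_0=Q^{-1/2}PTQ^{1/2}=Q^{-1/2}TPQ^{1/2}=T_0E .
\]
The operator $QE=Q^{1/2}PQ^{1/2}$ is self-adjoint, that is, $QE=E^*Q$. So $E\in\{0,I\}$, and $P=Q^{1/2}EQ^{-1/2}\in\{0,I\}$.
\end{proof}

\section{Companion operators}\label{sec:companion}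

To apply Lemma~\ref{lem:test} one must control the idempotents that commute with $T_0$, and for a general operator there is no description of them. We look for a form of $T_0$ in which the commutation relation says something explicit. If $x$ and $Ax$ form a basis of $\mathbb C^2$, the matrix of $A$ in this basis is a companion matrix, with first column $(0,1)$. Replacing the vector $x$ by a subspace gives the following notion.

\begin{definition}\label{def:companion}
An operator $A\in\mathcal L(\mathcal H)$ is \emph{of companion type} if there are a Hilbert space $\mathcal M$ and a bounded operator $\iota:\mathcal M\to\mathcal H$ such that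
\[
J:\mathcal M\oplus\mathcal M\to\mathcal H,\qquad J(u,v)=\iota u+A\iota v ,
\]
is bijective.
\end{definition}

In words, $\mathcal H=\iota\mathcal M\dotplus A\iota\mathcal M$ and $A$ is bounded below on $\iota\mathcal M$. Since $J$ is an isomorphism, $\mathcal M$ is separable. Since $AJ(u,0)=A\iota u=J(0,u)$, the operator $J^{-1}AJ$ has the form
\begin{equation}\label{eq:T0}
T_0=\begin{pmatrix}0&X\\ I&D\end{pmatrix}\quad\text{on }\mathcal M\oplus\mathcal M,\qquad X,D\in\mathcal L(\mathcal M).
\end{equation}
We change the inner product on the second block only: $Q=I\oplus q$ with $q$ positive and invertible on $\mathcal M$. For $E=\left(\begin{smallmatrix}e&f\\ b&d\end{smallmatrix}\right)$ we have $QE=\left(\begin{smallmatrix}e&f\\ qb&qd\end{smallmatrix}\right)$, so $QE=E^*Q$ reads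
\begin{equation}\label{eq:sa}
e=e^*,\qquad f=b^*q,\qquad qd=d^*q,
\end{equation}
and $T_0E=ET_0$ reads
\begin{equation}\label{eq:comm}
\begin{pmatrix}Xb&Xd\\ e+Db&f+Dd\end{pmatrix}=\begin{pmatrix}f&eX+fD\\ d&bX+dD\end{pmatrix}.
\end{equation}
The operator $q$ has two jobs, and each is visible in a small case.

\begin{example}[$q$ must be large]\label{ex:two}
Let $\mathcal M=\mathbb C$, so that $X=x$, $D=\delta$ and $q>0$ are numbers. The $(1,1)$ entry of \eqref{eq:comm} and the second relation of \eqref{eq:sa} give $\bar bq=xb$. If $q>|x|$, this forces $b=0$ and $f=0$; then $d=e$ by the $(2,1)$ entry, and $E=e\oplus e$ with $e\in\{0,1\}$. One can confirm this directly. Here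
\[
T=Q^{1/2}T_0Q^{-1/2}=\begin{pmatrix}0&x/\sqrt q\\ \sqrt q&\delta\end{pmatrix}.
\]
A reducible $2\times2$ matrix is unitarily diagonalizable, hence normal, and the $(1,1)$ entries of $T^*T$ and $TT^*$ are $q$ and $|x|^2/q$. So $T$ is irreducible when $q\ne|x|$. For $x=q=1$ and $\delta=0$ it is self-adjoint and reducible.
\end{example}

\begin{example}[$q$ must be in general position]\label{ex:four}
Let $A=\operatorname{diag}(0,0,1,2)$ on $\mathbb C^4$, $\mathcal M=\mathbb C^2$ and $\iota(u_1,u_2)=(u_1,u_2,u_1,u_2)$. Then $A\iota v=(0,0,v_1,2v_2)$, so $J$ is bijective, and $A(A\iota v)=(0,0,v_1,4v_2)=A\iota Dv$ with $D=\operatorname{diag}(1,2)$. Thus $X=0$. Take $q=\left(\begin{smallmatrix}2&1\\1&2\end{smallmatrix}\right)$, with eigenvalues $1$ and $3$. From $b^*q=f=Xb=0$ we get $b=f=0$, and then $d=e$. The $(2,2)$ entry of \eqref{eq:comm} gives $De=eD$, so $e=\operatorname{diag}(\varepsilon_1,\varepsilon_2)$, and the off-diagonal entry of $qe=eq$ gives $\varepsilon_1=\varepsilon_2$. Hence $E\in\{0,I\}$, and $A$ is similar to an irreducible matrix. For the idempotent $\operatorname{diag}(0,0,1,1)$ the same $\iota$ gives $X=0$,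 $D=I$. Now $E=e\oplus e$ satisfies \eqref{eq:sa} and \eqref{eq:comm} for every projection $e$ commuting with $q$, and a rank-one projection onto an eigenvector of $q$ always qualifies. The method fails there, as it must.
\end{example}

The next lemma supplies a $q$ that does both jobs. It is the place where separability enters: $q$ has simple eigenvalues on a countable basis.

\begin{lemma}\label{lem:q}
Let $C$ be a non-scalar operator on a separable Hilbert space $\mathcal M$ and let $t>0$. There is a bounded self-adjoint $q\ge t$ such that $0$ and $I$ are the only projections commuting with both $q$ and $C$.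
\end{lemma}

\begin{proof}
Some unit vector $e_1$ is not an eigenvector of $C$. Otherwise, for independent $x,y$ the vector $x+y$ would be an eigenvector, which forces the eigenvalues of $x$ and $y$ to agree, and $C$ would be scalar. Write $Ce_1=\beta e_1+h$ with $0\neq h\perp e_1$. Let $(e_n')_{n\ge2}$ be any orthonormal basis of $e_1^\perp$ (finite or infinite), let $\xi$ be the unit vector proportional to $\sum_n2^{-n}e_n'$, and let $U$ be a unitary on $e_1^\perp$ with $U\xi=h/\|h\|$. The basis $e_n=Ue_n'$ satisfies
\[
\langle Ce_1,e_n\rangle=\langle h,e_n\rangle=\|h\|\langle\xi,e_n'\rangle\neq0\qquad(n\ge2).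
\]
Define $qe_n=(t+1/n)e_n$ for $n\ge1$. A projection $P$ commuting with $q$ maps each eigenspace $\mathbb Ce_n$ into itself, so $Pe_n=\varepsilon_ne_n$ with $\varepsilon_n\in\{0,1\}$. If $P$ also commutes with $C$, then $PCe_1=CPe_1=\varepsilon_1Ce_1$. Taking the inner product with $e_n$ gives $(\varepsilon_n-\varepsilon_1)\langle Ce_1,e_n\rangle=0$, so $\varepsilon_n=\varepsilon_1$ for all $n$.
\end{proof}

\begin{proposition}\label{prop:companion}
If $A$ is of companion type and not quadratic, then $A$ is similar to an irreducible operator.
\end{proposition}

\begin{proof}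
The operator $T_0=J^{-1}AJ$ has the form \eqref{eq:T0} and is not quadratic. If $X=x$ and $D=\delta$ were both scalar, then
\[
T_0^2=\begin{pmatrix}x&x\delta\\ \delta&x+\delta^2\end{pmatrix}=\delta T_0+x .
\]
So one of $X,D$ is non-scalar. Lemma~\ref{lem:q}, applied to it with $t=\|X\|+1$, gives $q\ge\|X\|+1$ such that only $0$ and $I$ among projections commute with all of $q,X,D$. Let $Q=I\oplus q$ and let $E$ be an idempotent satisfying \eqref{eq:sa} and \eqref{eq:comm}. The $(1,1)$ entry of \eqref{eq:comm} gives $b^*q=f=Xb$. Hence
\[
(\|X\|+1)\|b\|\le\|qb\|=\|b^*q\|=\|Xb\|\le\|X\|\,\|b\| ,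
\]
so $b=0$ and $f=0$. The $(2,1)$ entry now gives $d=e$, the $(1,2)$ entry gives $Xe=eX$, the $(2,2)$ entry gives $De=eD$, and \eqref{eq:sa} gives $e=e^*$ and $qe=eq$. Since $E=e\oplus e$ is idempotent, $e$ is a projection commuting with $q,X,D$. Thus $e\in\{0,I\}$ and $E\in\{0,I\}$. By Lemma~\ref{lem:test}, $Q^{1/2}T_0Q^{-1/2}$ is irreducible, and it is similar to $A$.
\end{proof}

\section{Operators that are not quadratic modulo the compacts}\label{sec:nonquadratic}

We show that $A$ is of companion type when $\pi(A)$ is not quadratic. Suppose we have found an infinite-dimensional subspace $M_0$ on which $A$ is bounded below, with $M_0\dotplus AM_0$ closed. This covers only part of $\mathcal H$, and on the rest we know nothing about $A$. The remedy is a third layer $A^2M_0$, in direct sum with the first two. On $AM_0$ the operator $A$ is then an isomorphism onto a subspace not yet used, and we can borrow this good behavior for the unknown remainder by tilting the remainder toward $AM_0$. We first find the three layers.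

The hypothesis says that $p(A)$ is non-compact for each nonzero $p$ of degree at most $2$. By (F1), each such $p$ is witnessed by a weakly null sequence, which depends on $p$. We need one sequence that serves all $p$. In linear algebra the corresponding passage is the following.

\begin{lemma}\label{lem:local}
Let $L$ be a linear map on a complex vector space $\mathcal V$ such that $x,Lx,L^2x$ are linearly dependent for every $x\in\mathcal V$. Then $p(L)=0$ for some nonzero polynomial $p$ with $\deg p\le2$.
\end{lemma}

\begin{proof}
For $x\in\mathcal V$ let $p_x$ be the monic polynomial of least degree with $p_x(L)x=0$. It has degree at most $2$, it divides every polynomial $r$ with $r(L)x=0$, and $L^2x\in\operatorname{span}\{x,Lx\}$. Choose $x$ with $\deg p_x$ maximal, and let $y\in\mathcal V$. The space $\mathcal W=\operatorname{span}\{x,Lx,y,Ly\}$ is finite-dimensional and $L$-invariant. The minimal polynomial $m$ of $L|_{\mathcal W}$ equals $p_w$ for some $w\in\mathcal W$: for each eigenvalue take a vector generating a largest Jordan block, and let $w$ be their sum. Then $\deg m\le\deg p_x$ by the choice of $x$, while $p_x$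 divides $m$ because $m(L)x=0$. So $m=p_x$ and $p_x(L)y=0$. Since $y$ was arbitrary, $p_x(L)=0$.
\end{proof}

To use the lemma we let $A$ act on a space of sequences modulo negligible ones. With ordinary limits, a class is nonzero when the norms stay away from $0$ along some subsequence, and that subsequence would again depend on $p$. Limits along an ultrafilter remove this dependence. Recall that a \emph{free ultrafilter} $\mathcal U$ on $\mathbb N$ is a family of nonempty subsets that is closed under finite intersections and supersets, contains every cofinite set, and contains $S$ or $\mathbb N\setminus S$ for each $S\subseteq\mathbb N$. Free ultrafilters exist. Every bounded sequence $(a_n)$ in $\mathbb C$ has a unique limit $a=\lim_{\mathcal U}a_n$, characterized by $\{n:|a_n-a|<\varepsilon\}\in\mathcal U$ for all $\varepsilon>0$. This limit is linear, preserves non-strict inequalities, commutes with continuous functions, and equals the ordinary limit when that exists.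

\begin{lemma}\label{lem:layers}
Let $\dim\mathcal H=\infty$ and suppose $\pi(A)$ is not quadratic. Then $\mathcal H=M_0\dotplus M_1\dotplus M_2\dotplus G$, where all four subspaces are infinite-dimensional and $A$ restricts to isomorphisms $M_0\to M_1$ and $M_1\to M_2$.
\end{lemma}

\begin{proof}
\emph{Step 1: one sequence for all polynomials.} Let $\mathcal B$ be the vector space of bounded sequences $(x_n)$ in $\mathcal H$ with $\lim_{\mathcal U}\langle x_n,h\rangle=0$ for all $h\in\mathcal H$. Let $\mathcal N$ be the subspace of those with $\lim_{\mathcal U}\|x_n\|=0$, and $\mathcal V=\mathcal B/\mathcal N$. The map $(x_n)\mapsto(Ax_n)$ preserves $\mathcal B$, since $\langle Ax_n,h\rangle=\langle x_n,A^*h\rangle$, and preserves $\mathcal N$, since $\|Ax_n\|\le\|A\|\|x_n\|$. It induces a linear map $\hat A$ on $\mathcal V$.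

Let $p\ne0$ with $\deg p\le2$. By hypothesis $p(A)$ is not compact. By (F1), after passing to a subsequence, there is a weakly null, hence bounded, sequence $(y_n)$ with $\|p(A)y_n\|\ge\delta>0$ for all $n$. It lies in $\mathcal B$ because $\mathcal U$ is free, and $(p(A)y_n)\notin\mathcal N$. So $p(\hat A)\ne0$. By Lemma~\ref{lem:local} there is $(x_n)\in\mathcal B$ whose class $\hat x$ has $\hat x,\hat A\hat x,\hat A^2\hat x$ linearly independent.

\emph{Step 2: a uniform lower bound.} Let $\Gamma_n$ be the Gram matrix with entries $\langle A^jx_n,A^ix_n\rangle$, $0\le i,j\le2$, and let $\Gamma=\lim_{\mathcal U}\Gamma_n$ entrywise. For $c=(c_0,c_1,c_2)\in\mathbb C^3\setminus\{0\}$,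
\[
\langle\Gamma c,c\rangle=\lim_{\mathcal U}\Big\|\sum_{j=0}^2c_jA^jx_n\Big\|^2>0,
\]
because $\sum_jc_j\hat A^j\hat x\neq0$ in $\mathcal V$. So $\Gamma$ is positive definite, and $\Gamma\ge3\eta$ for some $\eta>0$.

\emph{Step 3: an almost orthogonal selection.} We choose indices $n_1,n_2,\dots$ inductively so that $u_k=x_{n_k}$ satisfies
\begin{equation}\label{eq:select}
\|\Gamma_{n_k}-\Gamma\|<\eta,\qquad|\langle A^ju_k,A^iu_l\rangle|\le\eta4^{-k}\quad(l<k,\ 0\le i,j\le2).
\end{equation}
Once $u_1,\dots,u_{k-1}$ are fixed, these are finitely many conditions on $n_k$. Each holds on a set in $\mathcal U$, because $(A^jx_n)\in\mathcal B$ and $\Gamma=\lim_{\mathcal U}\Gamma_n$. The intersection lies in $\mathcal U$ and is therefore nonempty.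

Let $c=(c_{jk})_{0\le j\le2,\,k\ge1}$ be finitely supported. Put $c_k=(c_{0k},c_{1k},c_{2k})\in\mathbb C^3$, $z_k=\sum_jc_{jk}A^ju_k$, and let $|\cdot|$ denote the $\ell^2$ norm. The first condition in \eqref{eq:select} gives $2\eta|c_k|^2\le\|z_k\|^2\le(\|\Gamma\|+\eta)|c_k|^2$. For $k\ne l$, the second condition, the bound $\sum_j|c_{jk}|\le\sqrt3\,|c_k|$ and $4^{-\max(k,l)}\le2^{-k-l}$ give $|\langle z_k,z_l\rangle|\le3\eta2^{-k-l}|c_k||c_l|$. By the Cauchy--Schwarz inequality and $\sum_{k\ge1}4^{-k}=\frac13$,
\[
\sum_{k\neq l}|\langle z_k,z_l\rangle|\le3\eta\Big(\sum_k2^{-k}|c_k|\Big)^2\le\eta|c|^2 .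
\]
Expanding $\|\sum_kz_k\|^2$ we obtain
\[
\eta|c|^2\le\Big\|\sum_{j,k}c_{jk}A^ju_k\Big\|^2\le(\|\Gamma\|+2\eta)|c|^2 .
\]

\emph{Step 4: the subspaces.} Let $(f_{jk})$ be the standard basis of $\ell^2(\{0,1,2\}\times\mathbb N)$. By Step~3, $f_{jk}\mapsto A^ju_k$ extends to an isomorphism $R$ of this space onto a closed subspace of $\mathcal H$. Let $F_j$ be the closed span of $\{f_{jk}:k\text{ even}\}$ and $M_j=RF_j$. The $F_j$ are mutually orthogonal and infinite-dimensional, so the $M_j$ are closed and infinite-dimensional and their sum $M=R(F_0\oplus F_1\oplus F_2)$ is closed and direct. For $j=0,1$ let $U_j:F_j\to F_{j+1}$ be the unitary with $U_jf_{jk}=f_{j+1,k}$. Then $AR=RU_j$ on basis vectors of $F_j$, hence on $F_j$, so $A|_{M_j}:M_j\to M_{j+1}$ is an isomorphism. The vectors $u_k=Rf_{0k}$ with $k$ odd are linearly independent modulo $M$, so $G=M^\perp$ is infinite-dimensional. We discarded the odd indices for this purpose.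
\end{proof}

\begin{proposition}\label{prop:tilt}
Let $\dim\mathcal H=\infty$. If $\pi(A)$ is not quadratic, then $A$ is of companion type.
\end{proposition}

\begin{proof}
Take the decomposition of Lemma~\ref{lem:layers}. The pair $M_0$, $AM_0=M_1$ is already in companion position. It remains to cover $G$ by $\iota\mathcal M$ and $M_2$ by $A\iota\mathcal M$. For $h\in G$ write
\[
Ah=\mu_0h+\mu_1h+\mu_2h+\nu h
\]
with components in $M_0,M_1,M_2,G$; the four maps are bounded. If $\mu_2:G\to M_2$ were an isomorphism, we could put $G$ itself into $\iota\mathcal M$. We have no information on $\mu_2$, but it can be corrected. Let $W:G\to M_2$ be an isomorphism, which exists because both spaces are separable and infinite-dimensional, and put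
\[
s=(A|_{M_1})^{-1}(W-\mu_2):G\to M_1 .
\]
Then $Ash=Wh-\mu_2h$, so
\[
A(h+sh)=\mu_0h+\mu_1h+Wh+\nu h\qquad(h\in G).
\]
Replacing $G$ by the graph of $s$ has replaced $\mu_2$ by $W$. Let $\mathcal M=M_0\oplus G$ and $\iota(m,g)=m+g+sg$. For $u=(m,g)$ and $v=(m',h)$ the vector $J(u,v)=m+g+sg+Am'+A(h+sh)$ has components
\[
\begin{array}{ll}
M_1:& Am'+sg+\mu_1h,\\
M_0:& m+\mu_0h,\\
G:& g+\nu h,\\
M_2:& Wh.
\end{array}
\]
This system is triangular. Given any four components, the last line determines $h$ uniquely, since $W$ is bijective. The third and second lines then determine $g$ and $m$, and the first determines $m'$, since $A|_{M_0}:M_0\to M_1$ is bijective. So $J$ is bijective.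
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
If $\pi(A)$ is not quadratic, then $A$ is not quadratic, since $p(A)=0$ implies $p(\pi(A))=0$. By Propositions~\ref{prop:tilt} and~\ref{prop:companion}, $A$ is similar to an irreducible operator. If $\sigma(A)$ is uncountable, then $\dim\mathcal H=\infty$, and $\pi(A)$ is not quadratic by Lemma~\ref{lem:calkin}.
\end{proof}

This proves the conjecture. Uncountability of the spectrum was used only to know that $\pi(A)$ is not quadratic.

\section{Quadratic operators, and two distinct roots in the Calkin algebra}\label{sec:twopoints}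

We first establish the obstruction announced in the introduction. By Example~\ref{ex:two}, the restriction on the dimension is needed.

\begin{lemma}\label{lem:quadratic}
A quadratic operator $T$ on a Hilbert space of dimension at least $3$ is reducible.
\end{lemma}

\begin{proof}
As in the proof of Lemma~\ref{lem:calkin}, we may assume $(T-\alpha)(T-\beta)=0$. Let $\mathcal E=\ker(T-\alpha)$, which contains the range of $T-\beta$. For $h\in\mathcal E^\perp$ put $Zh=(T-\beta)h\in\mathcal E$. Relative to $\mathcal E\oplus\mathcal E^\perp$,
\[
T(k,h)=(\alpha k+Zh,\ \beta h),\qquad T^*(k,h)=(\bar\alpha k,\ Z^*k+\bar\beta h).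
\]
If $\mathcal E^\perp=0$, then $T$ is scalar and every line reduces it. Otherwise let $\mathcal S\subseteq\mathcal E^\perp$ be a nonzero closed subspace invariant under $Z^*Z$, and put $\mathcal R=\overline{Z\mathcal S}\oplus\mathcal S$. The first formula shows $T\mathcal R\subseteq\mathcal R$. Since $Z^*Z\mathcal S\subseteq\mathcal S$ and $\mathcal S$ is closed, $Z^*$ maps $\overline{Z\mathcal S}$ into $\mathcal S$, and the second formula shows $T^*\mathcal R\subseteq\mathcal R$. So $\mathcal R$ is a nonzero reducing subspace, and we need an $\mathcal S$ for which it is proper. If $Z^*Z$ is not scalar, the spectral theorem gives a spectral projection of $Z^*Z$ other than $0$ and $I$; its range $\mathcal S$ is a proper subspace of $\mathcal E^\perp$, so $\mathcal R$ is proper. If $Z^*Z$ is scalar, let $\mathcal S$ be a line; then $\dim\mathcal R\le2$, and $\mathcal R$ is proper.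
\end{proof}

The remaining case of Theorem~\ref{thm:class} is that of $\pi(A)$ quadratic with two distinct roots. Then $A$ splits into two parts, each a scalar plus a compact operator, and, as in Example~\ref{ex:four}, the subspace to try is the graph of a map between the parts. The splitting comes from the following standard fact. If $\gamma$ is a positively oriented circle disjoint from $\sigma(A)$, the \emph{Riesz idempotent} $F=\frac1{2\pi i}\oint_\gamma(z-A)^{-1}\,dz$ is an idempotent commuting with $A$. The subspaces $H_1=\operatorname{ran}F$ and $H_2=\ker F$ are closed and invariant, $\mathcal H=H_1\dotplus H_2$, and the spectra of $A|_{H_1}$ and $A|_{H_2}$ are the parts of $\sigma(A)$ inside and outside $\gamma$.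

\begin{proposition}\label{prop:tworoots}
Let $\dim\mathcal H=\infty$. Suppose $\pi(A)$ is quadratic and $(A-\lambda)^2$ is non-compact for every $\lambda\in\mathbb C$. Then $A$ is of companion type.
\end{proposition}

\begin{proof}
\emph{The splitting.} Put $a=\pi(A)$. By Lemma~\ref{lem:calkin}, $(a-\alpha)(a-\beta)=0$ for some $\alpha,\beta$, and $\sigma(A)$ is countable. The non-compactness hypothesis gives $\alpha\neq\beta$. It also shows that $a$ is not scalar, for $a=\lambda$ would make $A-\lambda$ and its square compact. Let $\epsilon=(a-\beta)/(\alpha-\beta)$. From $(a-\beta)^2=(a-\beta)(a-\alpha)+(\alpha-\beta)(a-\beta)=(\alpha-\beta)(a-\beta)$ we get $\epsilon^2=\epsilon$. Also $a=\alpha\epsilon+\beta(1-\epsilon)$, and $\epsilon\ne0,1$ because $a$ is not scalar.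

The set $\{|z-\alpha|:z\in\sigma(A)\}$ is countable, so there is a circle $\gamma$ centered at $\alpha$, of radius less than $|\alpha-\beta|$, that misses $\sigma(A)$. Let $F,H_1,H_2$ be as above. Since $\pi$ is a continuous unital homomorphism and $\beta$ lies outside $\gamma$,
\[
\pi(F)=\frac1{2\pi i}\oint_\gamma(z-a)^{-1}\,dz=\frac1{2\pi i}\oint_\gamma\Big(\frac{\epsilon}{z-\alpha}+\frac{1-\epsilon}{z-\beta}\Big)dz=\epsilon .
\]
So $F$ and $I-F$ are non-compact, and $H_1,H_2$ are infinite-dimensional. Moreover $(a-\alpha)\epsilon=(\beta-\alpha)(1-\epsilon)\epsilon=0$ and $(a-\beta)(1-\epsilon)=(\alpha-\beta)\epsilon(1-\epsilon)=0$, so $(A-\alpha)F$ and $(A-\beta)(I-F)$ are compact. With $A_i=A|_{H_i}$ we have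
\[
A_1=\alpha+K_1,\quad A_2=\beta+K_2,\quad K_1,K_2\text{ compact},\quad\beta\notin\sigma(A_1),\quad\alpha\notin\sigma(A_2).
\]

\emph{Reduction to one operator.} Let $V:H_1\to H_2$ be unitary, $\mathcal M=H_1$ and $\iota x=x+Vx$. Then $J(x,y)$ has components $x+A_1y\in H_1$ and $Vx+A_2Vy\in H_2$. Composing with the bijection $(\xi,\zeta)\mapsto(\xi,\zeta-V\xi)$ of $H_1\times H_2$ turns $J$ into $(x,y)\mapsto(x+A_1y,(A_2V-VA_1)y)$. Hence $J$ is bijective if and only if $A_2V-VA_1$ is, that is, if and only if
\[
A_2-VA_1V^*=\delta+K_2-VK_1V^*,\qquad\delta=\beta-\alpha\ne0,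
\]
is invertible on $H_2$.

\emph{The choice of $V$.} The compact parts need not be small, and disjoint spectra do not make a difference invertible: $\left(\begin{smallmatrix}1&1\\0&1\end{smallmatrix}\right)-\left(\begin{smallmatrix}0&0\\-1&0\end{smallmatrix}\right)$ is singular, although the spectra are $\{1\}$ and $\{0\}$. So $V$ has to be chosen. Each compact part alone is harmless, and the identity
\begin{equation}\label{eq:factor}
\delta\,(\delta+K_2-VK_1V^*)=(\delta+K_2)(\delta-VK_1V^*)+K_2VK_1V^*
\end{equation}
isolates their interaction. Indeed $\delta+K_2=A_2-\alpha$ and $\delta-VK_1V^*=V(\beta-A_1)V^*$ are invertible, and the inverse of their product has norm at most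
\[
c=\|(A_2-\alpha)^{-1}\|\,\|(\beta-A_1)^{-1}\| ,
\]
which does not depend on $V$. By the Neumann series, the right side of \eqref{eq:factor} is invertible as soon as $\|K_2VK_1\|<1/c$.

Fix a unitary $V_0:H_1\to H_2$ and an orthonormal basis $(w_i)_{i\in\mathbb Z}$ of $H_2$, and let $Ww_i=w_{i+1}$ be the bilateral shift. Then $W^n\to0$ weakly: $\langle W^nw_i,w_j\rangle=0$ for $n>j-i$, and finite combinations of the $w_i$ are dense while $\|W^n\|=1$. By (F1), $\|K_2W^nu\|\to0$ for each $u\in H_2$. If $R:H_1\to H_2$ has finite rank, say $Rx=\sum_{i=1}^r\langle x,y_i\rangle u_i$, then $\|K_2W^nR\|\le\sum_i\|K_2W^nu_i\|\|y_i\|\to0$. Therefore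
\[
\limsup_n\|K_2W^nV_0K_1\|\le\|K_2\|\,\|V_0K_1-R\| ,
\]
and the right side can be made arbitrarily small because $V_0K_1$ is compact. So $V=W^nV_0$ with $n$ large makes $J$ bijective.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:class}]
(i)$\Rightarrow$(ii) holds because similar operators are quasisimilar.

(ii)$\Rightarrow$(iii). Let $T$ be irreducible and $XA=TX$ with $X$ of dense range. If $p(A)=0$ with $p\ne0$, $\deg p\le2$, then $p(T)X=Xp(A)=0$, so $p(T)=0$ by density. This contradicts Lemma~\ref{lem:quadratic}.

(iii)$\Rightarrow$(i). The operator $A$ is of companion type, by Proposition~\ref{prop:tilt} if $\pi(A)$ is not quadratic and by Proposition~\ref{prop:tworoots} if it is. Proposition~\ref{prop:companion} gives (i).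
\end{proof}

\begin{remark}
The \emph{essential spectrum} of $A$ is the spectrum of $\pi(A)$. If it has at least three points, then $\pi(A)$ is not quadratic by (F3), so $A$ is similar to an irreducible operator. If it has exactly two points, this holds if and only if $A$ is not quadratic: compactness of $(A-\lambda)^2$ would give $(\pi(A)-\lambda)^2=0$ and essential spectrum $\{\lambda\}$, so Theorem~\ref{thm:class} applies.
\end{remark}

\section{Infinite spectrum is not enough for similarity}\label{sec:example}

Let $(f_n)_{n\ge1}$ be the standard basis of $\ell^2$ and $K=\operatorname{diag}(1,\frac12,\frac13,\dots)$, a compact, self-adjoint, injective operator with dense range. On $\mathcal H=\ell^2\oplus\ell^2\oplus\ell^2$ define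
\[
A=A_0\oplus0,\qquad A_0=\begin{pmatrix}0&I\\0&K\end{pmatrix},
\]
so that
\[
A(x_1,x_2,x_3)=(x_2,Kx_2,0),\qquad A^*(y_1,y_2,y_3)=(0,y_1+Ky_2,0).
\]
The design imitates the dimension count of Section~\ref{sec:intro}. The kernel occupies two of the three summands, and the condition $A^*y=0$ is one $\ell^2$-valued equation whose leading part is invertible.

\begin{proof}[Proof of Theorem~\ref{thm:sharp}]
\emph{Spectrum.} For $\lambda\notin\{0\}\cup\{1/n:n\ge1\}$ the operator $\lambda-A$ is block upper triangular with invertible diagonal entries $\lambda$, $\lambda-K$, $\lambda$, hence invertible. The vector $(nf_n,f_n,0)$ is an eigenvector for $1/n$, and $(f_1,0,0)\in\ker A$. So $\sigma(A)=\{0\}\cup\{1/n:n\ge1\}$. An algebraic operator has finite spectrum by (F3), so $A$ is not algebraic. Finally $A^2(x_1,x_2,x_3)=(Kx_2,K^2x_2,0)$ is compact.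

\emph{Every $T=SAS^{-1}$ is reducible.} We find a nonzero vector in $\ker T\cap\ker T^*$; it spans a reducing line. Let $Q=S^*S=(Q_{ij})_{i,j=1}^3$. For $x\in\ker A$ we have $Sx\in\ker T$, and $T^*Sx=(S^*)^{-1}A^*Qx$. So we need $0\ne x\in\ker A$ with $A^*Qx=0$. Now $\ker A=\{(x_1,0,x_3)\}$, and for such $x$ the first two components of $Qx$ are $Q_{11}x_1+Q_{13}x_3$ and $Q_{21}x_1+Q_{23}x_3$. The equation $A^*Qx=0$ becomes
\[
Bx_1+Cx_3=0,\qquad B=Q_{11}+KQ_{21},\quad C=Q_{13}+KQ_{23}.
\]
Since $Q\ge t$ for some $t>0$, also $Q_{11}\ge t$, so $Q_{11}$ is invertible, and $KQ_{21}$ is compact. By (F2), $\ell^2/\operatorname{ran}B$ is finite-dimensional. The linear map $x_3\mapsto Cx_3+\operatorname{ran}B$ from $\ell^2$ to this quotient has a nonzero kernel. Choose $x_3\neq0$ in it and $x_1$ with $Bx_1=-Cx_3$. Then $x=(x_1,0,x_3)\ne0$ solves the equation.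

\emph{$A$ is quasisimilar to a diagonal operator.} Let $N_0=0\oplus K$ on $\ell^2\oplus\ell^2$. The vectors $(x,0)$ and $(y,Ky)$ behave under $A_0$ as $(x,0)$ and $(0,y)$ do under $N_0$, which suggests the operator $Y_0$ below. Its inverse is unbounded because it involves $K^{-1}$; multiplying the inverse by $K\oplus K$ gives $X_0$, and indeed $X_0Y_0=K\oplus K$:
\[
X_0=\begin{pmatrix}K&-I\\0&I\end{pmatrix},\qquad Y_0=\begin{pmatrix}I&I\\0&K\end{pmatrix}.
\]
Multiplying out,
\[
X_0A_0=\begin{pmatrix}0&0\\0&K\end{pmatrix}=N_0X_0,\qquad A_0Y_0=\begin{pmatrix}0&K\\0&K^2\end{pmatrix}=Y_0N_0 .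
\]
The operators $X_0,Y_0$ and their adjoints are block triangular with injective diagonal entries $I$ and $K$, hence injective. An operator with injective adjoint has dense range, so $X_0$ and $Y_0$ are quasiaffinities. Then $X_0\oplus I$ and $Y_0\oplus I$ show that $A$ is quasisimilar to $0\oplus K\oplus0$. Reordering the summands, this operator is unitarily equivalent to
\[
N=0\oplus K\quad\text{on }\mathcal R\oplus\ell^2,\qquad\mathcal R=\ell^2\oplus\ell^2 .
\]
The product of a quasiaffinity with an isomorphism is injective with dense range, so it suffices to show that $N$ is similar to an irreducible operator.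

\emph{$N$ is similar to an irreducible operator.} Proposition~\ref{prop:companion} is not available, since a compact operator is not bounded below on an infinite-dimensional subspace and so $N$ is not of companion type. We use Lemma~\ref{lem:test} directly. Let $E=\left(\begin{smallmatrix}g&r\\ b&e\end{smallmatrix}\right)$ be an idempotent commuting with $N$. Comparing
\[
EN=\begin{pmatrix}0&rK\\0&eK\end{pmatrix},\qquad NE=\begin{pmatrix}0&0\\Kb&Ke\end{pmatrix},
\]
we get $r=0$ because $K$ has dense range, $b=0$ because $K$ is injective, and $eK=Ke$. So $E=g\oplus e$ with $g^2=g$, $e^2=e$, and $e$ preserves the eigenspaces $\mathbb Cf_n$ of $K$. Thus $ef_n=\varepsilon_nf_n$ with $\varepsilon_n\in\{0,1\}$, and $e=e^*$.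

The inner product must tie the $\varepsilon_n$ to one another and $g$ to $e$. Let $v\in\ell^2$ have all coordinates $v_n$ nonzero, let $v\otimes v$ be the operator $x\mapsto\langle x,v\rangle v$, let $U:\ell^2\to\mathcal R$ be unitary and $Z=\frac12U$. Put
\[
Q=\begin{pmatrix}I&Z\\Z^*&I+v\otimes v\end{pmatrix}.
\]
The off-diagonal part of $Q$ is self-adjoint of norm $\frac12$ and $v\otimes v\ge0$, so $Q\ge\frac12$. The relation $QE=E^*Q$ reads
\[
\begin{pmatrix}g&Ze\\Z^*g&(I+v\otimes v)e\end{pmatrix}=\begin{pmatrix}g^*&g^*Z\\eZ^*&e(I+v\otimes v)\end{pmatrix},
\]
so $g=g^*$, $Ze=gZ$ and $(v\otimes v)e=e(v\otimes v)$. The $(m,n)$ entry of the last relation is $v_m\bar v_n\varepsilon_n=\varepsilon_mv_m\bar v_n$, so all $\varepsilon_n$ are equal and $e\in\{0,I\}$. If $e=0$, then $gZ=0$; if $e=I$, then $(I-g)Z=0$. Since $Z$ is onto, $g=0$ in the first case and $g=I$ in the second. Hence $E\in\{0,I\}$, and $Q^{1/2}NQ^{-1/2}$ is irreducible by Lemma~\ref{lem:test}.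
\end{proof}

\begin{remark}
The example shows why Lemma~\ref{lem:layers} needs three layers. Let $M_0=0\oplus\ell^2\oplus0$ and $G=0\oplus0\oplus\ell^2$. Then $A$ maps $M_0$ isomorphically onto $AM_0=\{(y,Ky,0):y\in\ell^2\}$, and $\mathcal H=M_0\dotplus AM_0\dotplus G$ with $\dim G=\infty$. Two layers are present; a third is impossible because $A^2$ is compact. And $A$ is not of companion type, by Proposition~\ref{prop:companion} and Theorem~\ref{thm:sharp}. The summand $G$ is responsible: $A_0$ alone is of companion type, because $(u,v)\mapsto(0,u)+A_0(0,v)=(v,u+Kv)$ is bijective, and it is not quadratic, because it has the eigenvalues $1/n$. So $A_0$ is similar to an irreducible operator.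
\end{remark}
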